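# Finitely generated modules inside free modules: right FGF rings are quasi-Frobenius

## 1. Embeddings, annihilators and quasi-Frobenius rings

Rings are associative with $1$, modules are right modules unless stated otherwise, "ideal" without an adjective means two-sided ideal, and we work in ZFC. A module *embeds* in another if there is an injective homomorphism from the first to the second. If a finitely generated module embeds in a free module, its image lies in some finite power $R^m$, because each of the finitely many generators has finitely many nonzero coordinates.

One ring will accompany us. For a field $k$ let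
$$T=\begin{pmatrix}k&k\\0&k\end{pmatrix},$$
with matrix units $e_{11},e_{12},e_{22}$, and write $x=x_{11}e_{11}+x_{12}e_{12}+x_{22}e_{22}$ for $x\in T$.

**Definition (right annihilator).** For $F\subseteq R$ put $r(F)=\{x\in R: Fx=0\}$, and $r(f)=r(\{f\})$. This is a right ideal.

*Example.* In $T$ we have $e_{12}x=x_{22}e_{12}$, so $r(e_{12})=ke_{11}+ke_{12}=e_{11}T$.

**Definition (quasi-Frobenius ring).** $R$ is *right artinian* if it satisfies the descending chain condition on right ideals, and *right self-injective* if the module $R_R$ is injective. By Baer's criterion the second condition says that every homomorphism from a right ideal $K$ to $R$ is left multiplication by some element of $R$, restricted to $K$. $R$ is *QF* (quasi-Frobenius) if it is right artinian and right self-injective.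

*Example.* $R=k[x]/(x^2)$ is QF. It is finite-dimensional, and its only ideals are $0,(x),R$. A homomorphism $(x)\to R$ sends $x$ to an element killed by $x$, that is, to $cx$ with $c\in k$, and it is multiplication by $c$. The ring $T$ is artinian but not right self-injective. Indeed $e_{12}x=x_{22}e_{12}$ and $e_{22}x=x_{22}e_{22}$, so $e_{12}\mapsto e_{22}$ defines a homomorphism from the right ideal $ke_{12}$ to $T$; but $ae_{12}=a_{11}e_{12}$ for $a\in T$, which is never $e_{22}$.

**Definition (right FGF, right CF).** $R$ is *right FGF* if each finitely generated right $R$-module embeds in a free right $R$-module. $R$ is *right CF* if each cyclic right $R$-module embeds in a free right $R$-module.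

*Example.* $k[x]/(x^2)$ is FGF: a finitely generated module over it is a finitely generated $k[x]$-module killed by $x^2$, hence a finite direct sum of copies of $k[x]/(x^2)$ and of $k\cong (x)$. The ring $\mathbb Z$ is not even CF, since $\mathbb Z/2$ has torsion. The ring $T$ is not right CF. Let $V_1$ be the one-dimensional module on which $x$ acts as $x_{11}$. If $V_1$ embedded in a free module, some coordinate would be nonzero on it, so there would be $0\ne y\in T$ with $yx=x_{11}y$ for all $x$. From $ye_{12}=y_{11}e_{12}=0$ we get $y_{11}=0$, and from $ye_{22}=y_{12}e_{12}+y_{22}e_{22}=0$ we get $y=0$.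

**Definition (prime ideal).** A proper ideal $P$ is *prime* if, for ideals $A,B$, $AB\subseteq P$ implies $A\subseteq P$ or $B\subseteq P$. $\operatorname{Spec}R$ is the set of prime ideals.

*Example.* In $M_2(k)$ the ideal $0$ is prime, since the only ideals are $0$ and the whole ring, although $e_{12}^2=0$.

Two facts. A maximal ideal $P$ is prime: if $A,B\not\subseteq P$, then $R=(A+P)(B+P)\subseteq AB+P$. The annihilator of a simple module $V$ is prime: it is proper, and if $VAB=0$ with $VA\neq0$, then $VA=V$, so $VB=0$.

**Definition (socle, essential, uniform).** The *socle* $\operatorname{Soc}(M)$ is the sum of the simple submodules of $M$. It is the direct sum of its *homogeneous components*, one for each isomorphism class of simple modules. A submodule $W\subseteq M$ is *essential* if it meets every nonzero submodule of $M$ nontrivially. $M\ne0$ is *uniform* if any two nonzero submodules meet nontrivially. The *injective hull* $E(M)$ is an injective module containing $M$ as an essential submodule.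

*Example.* $\mathbb Z_{\mathbb Z}$ is uniform with socle $0$ and injective hull $\mathbb Q$. In $T$, the right ideals $ke_{12}$ and $ke_{22}$ are simple and isomorphic. The right ideal $e_{11}T$ is not simple, but every nonzero right ideal inside it contains $ke_{12}$ (if $y_{11}\neq 0$ then $ye_{12}=y_{11}e_{12}$). So $\operatorname{Soc}(T_T)=ke_{12}\oplus ke_{22}$ is essential and has a single homogeneous component.

## 2. The FGF problem and Theorems A, B, C

We may use these facts. A ring is QF if and only if each right module embeds in a projective (equivalently, a free) right module. If $R$ is both left and right FGF, then $R$ is QF. If $R$ is right FGF and right artinian, then $R$ is QF.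

So every QF ring is right FGF. The FGF problem asks for the converse: **if every finitely generated right module embeds in a free module, must $R$ be QF?** The hypothesis concerns one side only and contains no chain condition. The answer is yes, and only modules with two generators are needed.

**Theorem A.** Every right CF ring is right artinian.

**Theorem B.** If every 2-generated right $R$-module embeds in a free module, then $R$ is QF. In particular every right FGF ring is QF, and the following are equivalent: $R$ is QF; $R$ is right FGF; every 2-generated right $R$-module embeds in a free module.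

**Theorem C.** $R$ is right CF if and only if $R$ is right artinian and every right ideal is a right annihilator $r(A)$, $A\subseteq R$. There are right CF rings that are not QF, so "2-generated" in Theorem B cannot be weakened to "cyclic".

For the zero ring all of this is trivial, so $R\ne0$ from now on. Most of the work goes into Theorem A. We shall first bound the number of prime ideals by counting ultrafilters, then deduce that $R$ is semiperfect with nil radical and essential right socle, and finally show that this socle has finite length.

## 3. Finite annihilators and minimal supports

The first lemma translates the hypothesis into ring elements.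

**Lemma 1.** Let $R$ be right CF. Every right ideal $K$ equals $r(F)$ for a finite nonempty $F\subseteq R$.

*Proof.* Embed $R/K$ in a free module. The image of $1+K$ lies in some $R^n$, $n\ge1$; call it $(f_1,\dots,f_n)$. For $x\in R$ we have $x\in K$ iff $(1+K)x=0$ iff $f_ix=0$ for all $i$. So $K=r(\{f_1,\dots,f_n\})$. (If $K=R$, all $f_i$ are $0$.) $\square$

The second lemma lets us pass from a direct sum to one summand.

**Lemma 2.** A nonzero submodule $W$ of a direct sum $\bigoplus_jX_j$ has a nonzero submodule isomorphic to a submodule of some $X_j$.

*Proof.* Choose $0\ne w\in W$ with support of minimal size and let $j$ be in its support. If some $wr\ne0$ had zero $j$-th coordinate, its support would be contained in that of $w$ and omit $j$, contradicting minimality. So the projection to $X_j$ is injective on $wR$. $\square$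

Consequently, over a right CF ring, every nonzero cyclic module has a nonzero submodule isomorphic to a right ideal, and every simple module is isomorphic to a right ideal.

## 4. Domains, regular rings, and a local ring with three right ideals

**Domains.** Let $R$ be a right CF domain and $K=r(F)$ a right ideal, $F$ finite. If $F$ contains some $f\neq0$ then $K=0$; otherwise $K=R$. So the only right ideals are $0$ and $R$, and $R$ is a division ring, hence QF.

**Von Neumann regular rings.** Let $R$ be right CF and von Neumann regular. If $K=r(F)$ with $F$ finite, the left ideal generated by $F$ is $Re$ for an idempotent $e$, since finitely generated left ideals of a regular ring are generated by idempotents. Hence $K=r(e)=(1-e)R$ is a direct summand. All right ideals are summands, so $R$ is semisimple artinian, hence QF. In particular an infinite product of fields is not CF.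

**A right CF ring that is not QF.** Let $k=\mathbb Q(t)$, let $\sigma:k\to k$ be the field endomorphism with $\sigma(t)=t^2$, and let $S=k\oplus ku$ with
$$(a+bu)(a'+b'u)=aa'+(\sigma(a)b'+ba')u. \tag{1}$$
This is the trivial extension of $k$ by the bimodule $J=ku$, with left action through $\sigma$ and ordinary right action. So $J$ is an ideal, $J^2=0$, and elements $a+bu$ with $a\ne0$ are units. Thus $S$ is local with radical $J$. The module $J_S$ is one-dimensional over $k$, hence simple. So the right ideals are $0,J,S$. By (1), $u(a'+b'u)=a'u$, so $uS=J$ and $r(u)=J$, which gives $S/J\cong J$. The cyclic modules $0$, $S/J\cong J\subseteq S$, and $S$ all embed in $S$: the ring is right CF.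

It is not right self-injective. The map $bu\mapsto tbu$ is a homomorphism $J\to S$. Left multiplication by $a+b'u$ is $bu\mapsto\sigma(a)bu$ on $J$, and $t\notin\sigma(k)=\mathbb Q(t^2)$. So the map does not extend to $S_S$, and $S$ is not QF.

*Where two generators fail.* Put $D=\{(bu,-tbu):b\in k\}\subseteq S\oplus S$ and $M=(S\oplus S)/D$. This is a 2-generated module of length $4-1=3$. If the class of $(x,y)$ is killed by $J$, let $x_0,y_0\in k$ be the constant terms; then $(x,y)u=(\sigma(x_0)u,\sigma(y_0)u)\in D$, so $\sigma(y_0)=-t\sigma(x_0)$, which forces $x_0=y_0=0$. Hence the socle of $M$, which is killed by $J$, is $(J\oplus J)/D$, a simple module. As $M$ has finite length, every nonzero submodule contains this simple socle, so $M$ is uniform. If $M$ embedded in $S^m$, the kernels of the $m$ coordinate maps would intersect in $0$; by uniformity one kernel would be $0$, and $M$, of length $3$, would embed in $S$, of length $2$. So $M$ does not embed in a free module. The proof of Theorem B will use the same comparison of lengths.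

## 5. Descending chains of annihilators

To prove the descending chain condition one would first work directly with annihilators. Let $l(K)=\{x\in R:xK=0\}$. In a right CF ring every right ideal is an annihilator, so $r(l(K))=K$. Let $K_1\supseteq K_2\supseteq\cdots$ be right ideals, $K=\bigcap K_i$, $L_i=l(K_i)$ and $L=\bigcup L_i$. Then $r(L)=\bigcap r(L_i)=K$. By Lemma 1 there is also a *finite* $F$ with $r(F)=K$. If $F\subseteq L$, then $F\subseteq L_i$ for some $i$, so $K_i=r(L_i)\subseteq r(F)=K$ and the chain stops.

Here the argument stalls. Lemma 1 puts $F$ in $l(K)=l(r(L))$, which contains $L$ but is not known to equal it; an element can kill the intersection without killing any $K_i$.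

Nor is it enough to have $l(K)=L$ without finiteness. Let $\mathbb Z_p$ be the $p$-adic integers, $E=\mathbb Q_p/\mathbb Z_p$, and let $\mathbb Z_p\oplus E$ be the trivial extension (commutative, $E^2=0$). Write $E[p^i]=\{e\in E:p^ie=0\}$. An ideal not inside $E$ contains some $(a,e)$ with $a\ne0$, hence $aE=E$; so the ideals are $0$, the $E[p^i]$, $E$, and the $p^i\mathbb Z_p\oplus E$. The annihilator of $E[p^i]$ is $p^i\mathbb Z_p\oplus E$ and vice versa, $E$ is its own annihilator, and $0$ and the whole ring annihilate each other. So every ideal is an annihilator. For $K_i=p^i\mathbb Z_p\oplus E$ we have $K=E$ and $L=\bigcup E[p^i]=E=l(K)$, but a finite $F\subseteq E$ lies in some $E[p^i]$, so $r(F)\supseteq K_i\neq K$. The chain does not stop, and the ring is not CF.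

What can be done with a finite set $F$? An ideal that is the union of a directed family contains $F$ only if a member of the family does. So finite sets behave well in constructions of ideals by unions and by Zorn's lemma. We shall therefore not look at chains, but encode a huge amount of information about right ideals into finite sets, and use these sets to build many prime ideals.

## 6. Types of right ideals and the primes attached to ultrafilters

**Definition (ultrafilter).** An *ultrafilter* on a nonempty set $\Theta$ is a collection $p$ of subsets with $\emptyset\notin p$, closed under finite intersections and supersets, such that for each $\mathcal A\subseteq\Theta$ either $\mathcal A\in p$ or $\Theta\setminus\mathcal A\in p$.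

*Example.* For $\theta\in\Theta$ the collection $\{\mathcal A:\theta\in\mathcal A\}$ is the *principal* ultrafilter at $\theta$. By Zorn's lemma every family of subsets with the finite intersection property extends to an ultrafilter; starting from the cofinite subsets of an infinite set one gets nonprincipal ones.

**Definition (type).** A *type* is a nonempty set $\mathcal P$ of nonzero right ideals of $R$ such that if $X\in\mathcal P$, then every nonzero right ideal contained in $X$ and every right ideal isomorphic to $X$ belong to $\mathcal P$.

*Example.* If $V$ is a simple module isomorphic to a right ideal, the right ideals isomorphic to $V$ form a type. In $k^{\mathbb N}$, let $e_m$ be the $m$-th coordinate idempotent; then $\{ke_m\}$ is a type, since an ideal isomorphic to $ke_m$ is killed by all elements with $m$-th coordinate zero and so lies in $ke_m$.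

*A picture to keep in mind.* In $k^{\mathbb N}$ take the types $\{ke_m\}$, $m\in\mathbb N$. The elements $x$ with $r(x)\cap ke_m\ne0$ form the ideal $I_m=\{x:x_m=0\}$. For $\mathcal A\subseteq\mathbb N$ let $f_{\mathcal A}$ be the indicator of $\mathbb N\setminus\mathcal A$. For an ultrafilter $p$ the set $P_p=\{x:\{m:x_m=0\}\in p\}$ is a prime ideal, and $f_{\mathcal A}\in P_p$ iff $\mathcal A\in p$. So there are at least as many primes as ultrafilters. This ring is not CF, but in a right CF ring Lemma 1 supplies a finite set to play the role of the one element $f_{\mathcal A}$, for any family of disjoint types whatsoever.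

**Lemma 3 (Key Lemma).** Let $R$ be right CF and let $(\mathcal P_\theta)_{\theta\in\Theta}$, $\Theta\ne\emptyset$, be pairwise disjoint types. There are finite sets $F_{\mathcal A}\subseteq R$ $(\mathcal A\subseteq\Theta)$ and, for each ultrafilter $p$ on $\Theta$, a prime ideal $P_p$ of $R$ such that for all $\mathcal A\subseteq\Theta$
$$F_{\mathcal A}\subseteq P_p\iff\mathcal A\in p. \tag{2}$$
Consequently $p\mapsto P_p$ is injective.

*Proof.*

**Step 1: an ideal for each type.** We define the analogue of $I_m$. Let
$$I_\theta=\{x\in R:\ r(x)\cap X\neq0\text{ for all }X\in\mathcal P_\theta\}.$$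
This is an ideal, as we check with $X\in\mathcal P_\theta$ arbitrary.

* Clearly $0\in I_\theta$. If $x,y\in I_\theta$, then $X\cap r(x)$ is a nonzero right ideal inside $X$, hence in $\mathcal P_\theta$, so $0\ne X\cap r(x)\cap r(y)\subseteq X\cap r(x+y)$.
* If $x\in I_\theta$ and $s\in R$, then $r(sx)\supseteq r(x)$, so $sx\in I_\theta$. In particular $-x\in I_\theta$.
* For $xs$: if left multiplication by $s$ is not injective on $X$, then $0\ne X\cap r(s)\subseteq X\cap r(xs)$. If it is injective, then $sX\cong X$ is in $\mathcal P_\theta$, so $r(x)\cap sX\ne0$: there is $v\in X$ with $sv\ne0$ and $xsv=0$, and $0\ne v\in X\cap r(xs)$.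

Put $I_{\mathcal A}=\bigcap_{\theta\in\mathcal A}I_\theta$, with $I_\emptyset=R$.

**Step 2: a finite set for each set of types.** The purpose is to find $F_{\mathcal A}$ that lies in $I_\theta$ for $\theta\in\mathcal A$ and annihilates no nonzero part of a member of $\mathcal P_\theta$ for $\theta\notin\mathcal A$. By Zorn choose a maximal independent family of right ideals from $\bigcup_{\theta\in\mathcal A}\mathcal P_\theta$, let $K_{\mathcal A}$ be its direct sum, and let $F_{\mathcal A}$ be finite and nonempty with $r(F_{\mathcal A})=K_{\mathcal A}$ (Lemma 1).

* *If $\theta\in\mathcal A$ and $X\in\mathcal P_\theta$, then $X\cap K_{\mathcal A}\ne0$*, since otherwise $X$ could be added to the family. As $K_{\mathcal A}\subseteq r(f)$ for $f\in F_{\mathcal A}$, we get $F_{\mathcal A}\subseteq I_{\mathcal A}$.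
* *If $\theta\notin\mathcal A$ and $X\in\mathcal P_\theta$, then $X\cap K_{\mathcal A}=0$.* Otherwise, by Lemma 2, some nonzero submodule $W$ of $X\cap K_{\mathcal A}$ is isomorphic to a submodule of a member of some $\mathcal P_{\theta'}$, $\theta'\in\mathcal A$. Then $W\in\mathcal P_\theta$ as a nonzero submodule of $X$, and $W\in\mathcal P_{\theta'}$ by both closure properties, contradicting disjointness.

**Step 3: products of the finite sets avoid $I_\theta$.** Nothing says that $I_\theta$ is prime, so to build primes we must control products. We claim: *if $\theta\notin\mathcal B_1\cup\dots\cup\mathcal B_n$ and $X\in\mathcal P_\theta$, there are $f_i\in F_{\mathcal B_i}$ and a right ideal $0\ne X''\subseteq X$ such that left multiplication by $f_1\cdots f_n$ is injective on $X''$.* We use induction on $n$.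

Let $n=1$ and $F_{\mathcal B_1}=\{g_1,\dots,g_m\}$. By Step 2, $X\cap r(g_1)\cap\dots\cap r(g_m)=X\cap K_{\mathcal B_1}=0$. Take the largest $j\ge0$ with $X''=X\cap r(g_1)\cap\dots\cap r(g_j)\ne0$. Then $j<m$ and $X''\cap r(g_{j+1})=0$, so $f_1=g_{j+1}$ works.

Let $n\ge2$. By the case $n=1$ there are $f_n\in F_{\mathcal B_n}$ and $0\ne X'\subseteq X$ with $f_n$ injective on $X'$. Then $f_nX'\cong X'$ is in $\mathcal P_\theta$. By induction there are $f_1,\dots,f_{n-1}$ and $0\neq Z\subseteq f_nX'$ with $f_1\cdots f_{n-1}$ injective on $Z$. Put $X''=\{x\in X':f_nx\in Z\}$. Left multiplication by $f_n$ maps $X''$ bijectively to $Z$, so $X''\ne0$ and $f_1\cdots f_n$ is injective on $X''$. This proves the claim.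

Since $X''\in\mathcal P_\theta$ and $r(f_1\cdots f_n)\cap X''=0$, the product is not in $I_\theta$. Thus for $\theta\notin\mathcal B_1\cup\dots\cup\mathcal B_n$
$$F_{\mathcal B_1}\cdots F_{\mathcal B_n}:=\{f_1\cdots f_n:f_i\in F_{\mathcal B_i}\}\not\subseteq I_\theta. \tag{3}$$

**Step 4: the prime of an ultrafilter.** Now we force $F_{\mathcal A}$ into a prime when $\mathcal A\in p$ and keep it out when $\mathcal A\notin p$. Put $I_p=\bigcup_{\mathcal A\in p}I_{\mathcal A}$. The union is directed, because $I_{\mathcal A}\cup I_{\mathcal B}\subseteq I_{\mathcal A\cap\mathcal B}$, so $I_p$ is an ideal. Let $\mathcal M_p$ be the collection of all finite sets $F_{\mathcal B_1}\cdots F_{\mathcal B_n}$ with $n\ge1$ and all $\mathcal B_i\notin p$. It is nonempty since $\emptyset\notin p$, and closed under products.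

*No $M\in\mathcal M_p$ lies in $I_p$.* Suppose $M=F_{\mathcal B_1}\cdots F_{\mathcal B_n}\subseteq I_p$. As $M$ is finite and the union directed, $M\subseteq I_{\mathcal A}$ for some $\mathcal A\in p$. The complements of the $\mathcal B_i$ are in $p$, so $\mathcal A\setminus\bigcup_i\mathcal B_i\in p$ is nonempty. Choose $\theta$ in it. Then $M\subseteq I_{\mathcal A}\subseteq I_\theta$, contradicting (3).

The members of $\mathcal M_p$ are finite, so the union of a chain of ideals containing no member of $\mathcal M_p$ contains no member of $\mathcal M_p$. By Zorn there is an ideal $P_p\supseteq I_p$ maximal among ideals containing no member of $\mathcal M_p$. It is proper, as $\mathcal M_p\neq\emptyset$. It is prime: if $A,B\not\subseteq P_p$ are ideals, then $A+P_p\supseteq M_1$ and $B+P_p\supseteq M_2$ with $M_1,M_2\in\mathcal M_p$, so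
$$AB+P_p\supseteq(A+P_p)(B+P_p)\supseteq M_1M_2\in\mathcal M_p,$$
whence $AB\not\subseteq P_p$.

**Step 5: the equivalence (2).** If $\mathcal A\in p$, then $F_{\mathcal A}\subseteq I_{\mathcal A}\subseteq I_p\subseteq P_p$. If $\mathcal A\notin p$, then $F_{\mathcal A}\in\mathcal M_p$, so $F_{\mathcal A}\not\subseteq P_p$. Thus $p=\{\mathcal A:F_{\mathcal A}\subseteq P_p\}$ is determined by $P_p$. $\square$

## 7. The prime spectrum is a finite antichain

The Key Lemma becomes decisive when the index set is $\operatorname{Spec}R$ itself, for then the ultrafilters on $\operatorname{Spec}R$ inject into $\operatorname{Spec}R$. We recall why this is impossible for an infinite set.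

**Lemma 4 (Pospíšil).** An infinite set of cardinality $\kappa$ carries $2^{2^\kappa}>\kappa$ ultrafilters.

*Proof.* There are at most $2^{2^\kappa}$ ultrafilters, since each is a set of subsets. For the other bound, let $S$ be the set of pairs $(D,\mathcal G)$ with $D\subseteq\kappa$ finite and $\mathcal G$ a set of subsets of $D$. Then $|S|=\kappa$, so it suffices to find $2^{2^\kappa}$ ultrafilters on $S$. For $X\subseteq\kappa$ put $A_X=\{(D,\mathcal G):D\cap X\in\mathcal G\}$. Let $X_1,\dots,X_m\subseteq\kappa$ be distinct. Choosing an element of the symmetric difference of $X_i$ and $X_j$ for each $i<j$, we get a finite $D$ for which the sets $D\cap X_i$ are distinct. Given any pattern of membership, let $\mathcal G$ consist of those $D\cap X_i$ for which membership is prescribed; then $(D,\mathcal G)\in A_{X_i}$ exactly for the prescribed $i$. Hence for each function $\varepsilon$ from the power set of $\kappa$ to $\{0,1\}$, the family of all $A_X$ with $\varepsilon(X)=1$ and all $S\setminus A_X$ with $\varepsilon(X)=0$ has the finite intersection property, and it extends to an ultrafilter on $S$. Different $\varepsilon$ give different ultrafilters, since an ultrafilter cannot contain both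 $A_X$ and $S\setminus A_X$. $\square$

**Proposition 5.** Let $R\ne0$ be right CF. Then $\operatorname{Spec}R$ is finite, and every prime ideal is maximal. If $n=|\operatorname{Spec}R|$, then
$$\text{any family of pairwise disjoint types has at most } n \text{ members.}\tag{4}$$

*Proof.* **Step 1: one type for each prime.** We need a disjoint family indexed by $\operatorname{Spec}R$. For $P\in\operatorname{Spec}R$ let $\mathcal P_P$ be the set of nonzero right ideals $X$ all of whose nonzero submodules have annihilator exactly $P$. It is closed under nonzero submodules and isomorphisms, and these sets are pairwise disjoint.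

It is nonempty. Let $V$ be a nonzero submodule of $(R/P)_R$ with annihilator $A$; this is an ideal containing $P$. Then $RV$ is a nonzero ideal of the prime ring $R/P$ and $(RV)(A/P)=0$, so $A=P$. By Lemma 2, some nonzero submodule of the cyclic module $R/P$ is isomorphic to a right ideal, and this right ideal belongs to $\mathcal P_P$.

**Step 2: finiteness.** Since $R\ne0$ has a maximal ideal, $\operatorname{Spec}R\neq\emptyset$. Lemma 3 with $\Theta=\operatorname{Spec}R$ injects the set of ultrafilters on $\operatorname{Spec}R$ into $\operatorname{Spec}R$. By Lemma 4, $\operatorname{Spec}R$ is finite. For (4), let $(\mathcal P_\theta)_{\theta\in\Theta}$ be pairwise disjoint types, $\Theta\neq\emptyset$. The principal ultrafilters inject $\Theta$ into the set of ultrafilters on $\Theta$, which injects into $\operatorname{Spec}R$. So $|\Theta|\le n$.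

**Step 3: incomparability.** We return to $\Theta=\operatorname{Spec}R$ and use (2) for principal ultrafilters. For $P\in\operatorname{Spec}R$ let $\pi(P)=P_p$, where $p$ is the principal ultrafilter at $P$. Then $\pi$ is an injection of a finite set into itself, hence a bijection, and (2) reads $F_{\mathcal A}\subseteq\pi(P)\iff P\in\mathcal A$. For $P\ne Q$ we have $F_{\{P\}}\subseteq\pi(P)$ and $F_{\{P\}}\not\subseteq\pi(Q)$, so $\pi(P)\not\subseteq\pi(Q)$. As $\pi$ is onto, distinct primes are incomparable. Every prime lies in a maximal ideal, which is prime; hence every prime is maximal. $\square$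

## 8. Simple artinian quotients, essential socle, nil radical

From here to the end of Section 10, $R\ne0$ is right CF and $n=|\operatorname{Spec}R|$. The bound (4) will be used as follows: if something fails, we can write down $n+1$ pairwise disjoint types.

**Proposition 6.** $R/P$ is simple artinian for every prime $P$.

*Proof.* By Proposition 5, $R/P$ is a simple ring, so it suffices to find a minimal right ideal in it. Let $V$ be a simple right $R/P$-module. Its annihilator in $R$ is a proper ideal containing the maximal ideal $P$, so it is $P$. Consider the set $\mathcal P_V$ of right ideals isomorphic to $V$, which is a type (nonempty by Lemma 2); the $n-1$ types $\mathcal P_Q$ with $Q\ne P$; and the set $\mathcal P'$ of those $X\in\mathcal P_P$ having no submodule isomorphic to $V$. If $\mathcal P'\ne\emptyset$, it is a type. It is disjoint from $\mathcal P_V$ by definition and from the $\mathcal P_Q$ since $\mathcal P'\subseteq\mathcal P_P$; and $\mathcal P_V$ is disjoint from the $\mathcal P_Q$ because members of $\mathcal P_V$ have annihilator $P$. These would be $n+1$ pairwise disjoint types, contradicting (4). So every $X\in\mathcal P_P$ contains a copy of $V$.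

By Step 1 of Proposition 5, $R/P$ has a nonzero submodule isomorphic to some $X\in\mathcal P_P$. Hence $R/P$ has a minimal right ideal. The right socle of $R/P$ is then a nonzero two-sided ideal of a simple ring, so it is all of $R/P$, and $R/P$ is semisimple, i.e. simple artinian. $\square$

Let $V_P$ denote the unique simple right $R/P$-module. The annihilator of a simple module is prime, so $\{V_P:P\in\operatorname{Spec}R\}$ is a complete irredundant list of the simple right $R$-modules.

**Proposition 7.** Every nonzero right ideal contains a simple submodule. Hence $\operatorname{Soc}(R_R)$ is essential in $R_R$.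

*Proof.* If not, the nonzero right ideals with zero socle form a type. It is disjoint from the $n$ pairwise disjoint types "isomorphic to $V_P$" (nonempty by Lemma 2), contradicting (4). $\square$

**Definition (nil, primitive idempotent, semiperfect).** An ideal is *nil* if all its elements are nilpotent. An idempotent $e\ne0$ is *primitive* if it is not a sum of two nonzero orthogonal idempotents. $R$ is *semiperfect* if $R/J(R)$ is semisimple artinian and idempotents lift modulo the Jacobson radical $J(R)$.

*Example.* $T$ is semiperfect: $J(T)=ke_{12}$ is nil, $T/J(T)\cong k\times k$, and $e_{11},e_{22}$ are primitive. $\mathbb Z$ is not semiperfect, since $J(\mathbb Z)=0$.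

We use the standard facts. Idempotents lift modulo a nil ideal. In a semiperfect ring with $J=J(R)$, every nonzero idempotent is a finite sum of orthogonal primitive idempotents; for $e$ primitive $eR/eJ$ is simple; $eR\cong fR$ iff $eR/eJ\cong fR/fJ$ for primitive $e,f$; and every simple module arises as some $eR/eJ$.

**Proposition 8.** Let $N=\bigcap\operatorname{Spec}R$. Then $N=J(R)$ is nil, $R/N$ is semisimple artinian, and $R$ is semiperfect. There are exactly $n$ isomorphism classes of modules $eR$ with $e$ a primitive idempotent, and $R_R$ is a finite direct sum of such modules.

*Proof.* *$N$ is nil.* Suppose $x$ is not nilpotent. By Zorn take an ideal $P$ maximal among ideals disjoint from $\{x^k:k\ge1\}$; it is proper. If $A,B\not\subseteq P$ are ideals, then $x^i\in A+P$ and $x^j\in B+P$ for some $i,j\ge1$, so $x^{i+j}\in AB+P$ and $AB\not\subseteq P$. Hence $P$ is prime, and $x\notin P\supseteq N$.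

*The quotient.* The finitely many primes are distinct maximal ideals, hence pairwise comaximal, so $R/N\cong\prod_PR/P$ by the Chinese remainder theorem. This is semisimple artinian by Proposition 6. So $J(R)\subseteq N$, and $N\subseteq J(R)$ because $N$ is nil. Idempotents lift modulo $N$, so $R$ is semiperfect.

*The count.* By the recalled facts, isomorphism classes of modules $eR$, $e$ primitive, correspond to isomorphism classes of simple modules, of which there are $n$. Decomposing $1$ into orthogonal primitive idempotents decomposes $R_R$. $\square$

## 9. Hyperplanes in $\operatorname{Hom}(V,R)$ and idempotents with simple socle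

Propositions 7 and 8 do not by themselves give the descending chain condition. For an infinite-dimensional $k$-space $W$, the commutative ring $k\oplus W$ with $W^2=0$ is local with nil radical $W$, and $W$ is also its socle and is essential; yet it is not artinian. It is not CF: a hyperplane $U$ of $W$ is not an annihilator, because an element killing $U\neq 0$ lies in $W$ and then kills $W$. So we should apply Lemma 1 to hyperplanes of the socle.

In general, this gives an element $z$ that kills a hyperplane of a homogeneous component of the socle, but not all of it. If $z\notin J(R)$, we shall produce an idempotent $e\in zR$, and $eR$ will have a simple socle. The obstacle is that $z$ may be in $J(R)$. The ring $T$ (which is not right CF) shows how. With $V$ the simple module on which $x$ acts as $x_{22}$, the space $\operatorname{Hom}(V,T)$ has basis $y_1:1\mapsto e_{12}$ and $y_2:1\mapsto e_{22}$. The radical element $e_{12}$ acts by $e_{12}y_1=0$, $e_{12}y_2=y_1$, so it kills the hyperplane $y_1k$. For the hyperplane $y_2k$, by contrast, an element killing it but not $y_1$ is $e_{11}$, which is not in the radical. *The hyperplane must be chosen well*, and the rule that works in $T$ is that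 it should not contain $y_1$, the element spanning the image of the bad $z=e_{12}$. The next lemma makes it possible to respect such a rule for a whole chain of bad elements at once.

**Lemma 9.** Let $\mathcal C$ be a chain of nonzero subspaces of a right vector space $Y\ne0$ over a division ring $\Delta$. There is a linear $\varphi:Y\to\Delta$, $\varphi\neq0$, that is nonzero on every member of $\mathcal C$.

*Proof.* If $\mathcal C=\emptyset$, take any $\varphi\ne0$. If $\bigcap\mathcal C\ne0$, take $\varphi$ nonzero at some vector of $\bigcap\mathcal C$. Otherwise $\mathcal C\ne\emptyset$ has no least element, since a least element would equal $\bigcap\mathcal C=0$.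

By transfinite recursion choose $O_\rho\in\mathcal C$ properly contained in all $O_\sigma$, $\sigma<\rho$, as long as such a member exists. The $O_\rho$ are distinct, so the process stops at some ordinal $\kappa$, and $\kappa>0$ as $\mathcal C\ne\emptyset$. No member of $\mathcal C$ is properly contained in all $O_\rho$, $\rho<\kappa$. As $\mathcal C$ is a chain, every member of $\mathcal C$ contains some $O_\rho$. If $\kappa=\lambda+1$, then $O_\lambda$ would be a least element of $\mathcal C$. So $\kappa$ is a limit ordinal.

Choose $v_\rho\in O_\rho\setminus O_{\rho+1}$ for $\rho<\kappa$. These vectors are independent: in a nontrivial relation with least index $\rho$, all other terms lie in $O_{\rho+1}$, forcing $v_\rho\in O_{\rho+1}$. So there is a linear $\varphi$ with $\varphi(v_\rho)=1$ for all $\rho$. Every member of $\mathcal C$ contains some $O_\rho\ni v_\rho$. $\square$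

**Notation for this section.** Fix a prime $P$ and write $V=V_P$, $\Delta=\operatorname{End}(V_R)$, a division ring, and $Y=\operatorname{Hom}_R(V,R)$, which is nonzero by Lemma 2. $Y$ is a left $R$-, right $\Delta$-bimodule via $(ry)(v)=r\,y(v)$ and $(y\delta)(v)=y(\delta v)$. Let $H=\sum_{y\in Y}y(V)$ be the $V$-homogeneous component of $\operatorname{Soc}(R_R)$ and $H'$ the sum of the other components, so $\operatorname{Soc}(R_R)=H\oplus H'$.

**Lemma 10.** If $U$ is a $\Delta$-subspace of $Y$ with basis $(y_b)$, then $\sum_{y\in U}y(V)=\bigoplus_by_b(V)$. In particular, for $U=Y$, $H=\bigoplus_by_b(V)$.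

*Proof.* If $y=\sum y_b\delta_b$, then $y(V)\subseteq\sum y_b(V)$, so the two sums agree. Suppose $\sum_b y_b(V)$ is not direct, and take $m$ minimal such that some $m$ basis elements $y_1,\dots,y_m$ have non-direct sum of images. Then $m\ge2$. By minimality $\sum_{i<m}y_i(V)$ is direct, and it meets, hence contains, the simple module $y_m(V)$. Let $\pi_i$ be the projection to $y_i(V)$. Since $y_i:V\to y_i(V)$ is an isomorphism, $\delta_i=y_i^{-1}\pi_iy_m\in\Delta$ makes sense, and $y_m=\sum_{i<m}\pi_iy_m=\sum_{i<m}y_i\delta_i$. This contradicts independence. $\square$

Let $G$ be the set of $z\in R$ with $zH'=0$ and $\dim_\Delta zY=1$. For $z\in G$ choose $0\ne a_z\in Y$ and a $\Delta$-linear $\varphi_z:Y\to\Delta$ with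
$$zy=a_z\varphi_z(y)\quad(y\in Y),\qquad zY=a_z\Delta. \tag{5}$$
In $T$ above, $e_{12}\in G$ with $a_{e_{12}}=y_1$ and $\ker\varphi_{e_{12}}=y_1k$.

**Lemma 11.** For every hyperplane $U$ of $Y$ there is $z\in G$ with $\ker\varphi_z=U$.

*Proof.* This is where Lemma 1 meets the socle. Pick $y_0\in Y\setminus U$ and put $UV=\sum_{x\in U}x(V)$. Applying Lemma 10 to a basis of $U$, and to that basis together with $y_0$, we get $\operatorname{Soc}(R_R)=UV\oplus y_0(V)\oplus H'$. By Lemma 1, $UV\oplus H'=r(F)$ for some $F$. Since $y_0(V)\not\subseteq r(F)$, some $z\in F$ has $zy_0\ne0$. Also $zx=0$ for $x\in U$, and $zH'=0$. As $Y=U\oplus y_0\Delta$, we get $zY=zy_0\Delta$, so $z\in G$. Finally $\ker\varphi_z$ is proper and contains the hyperplane $U$, so it equals $U$. $\square$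

**Proposition 12.** $G\not\subseteq N$.

*Proof.* Suppose $G\subseteq N$. For $w\in G$ let $O_w=Ra_w\Delta\ne0$, the sub-bimodule of $Y$ generated by $a_w$; its elements are sums of elements $ra_w\delta$.

**Step 1: $\varphi_z(O_z)=0$ for $z\in G$.** This uses that $N$ is nil. If $\varphi_z(O_z)\ne0$, then by $\Delta$-linearity $c=\varphi_z(ra_z)\ne0$ for some $r\in R$. By (5), $zra_z=a_zc$, so by induction $(zr)^ka_z=a_zc^k\ne0$ for all $k\geq 1$. But $zr\in N$ is nilpotent, a contradiction.

**Step 2: if $z,w\in G$ and $\varphi_z(O_w)\ne0$, then $O_z\subsetneq O_w$.** This turns the choice of hyperplanes into strict inclusions. By linearity $c=\varphi_z(ra_w)\ne0$ for some $r\in R$, so $zra_w=a_zc$ and $a_z=zra_wc^{-1}\in O_w$. Hence $O_z\subseteq O_w$. They differ since $\varphi_z(O_z)=0\ne\varphi_z(O_w)$.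

**Step 3: a chain that can always be continued.** The set $\{O_w:w\in G\}$ is nonempty by Lemma 11 (the nonzero space $Y$ has hyperplanes). Let $\mathcal C$ be a maximal chain in it. Take $\varphi$ as in Lemma 9; its kernel is a hyperplane. By Lemma 11 there is $z\in G$ with $\ker\varphi_z=\ker\varphi$. For each $O_w\in\mathcal C$ we have $O_w\not\subseteq\ker\varphi$, so $\varphi_z(O_w)\ne0$, and $O_z\subsetneq O_w$ by Step 2. So $\mathcal C\cup\{O_z\}$ is a larger chain, a contradiction. $\square$

**Proposition 13.** There is a primitive idempotent $e_P$ such that $e_PR$ has simple essential socle isomorphic to $V_P$.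

*Proof.* **Step 1: an idempotent in $zR$.** Take $z\in G\setminus N$. Since $R/N$ is semisimple, hence von Neumann regular, there is $t\in R$ with $ztz-z\in N$. Put $h=zt$. Then $h\notin N$ (otherwise $ztz\in N$ and so $z\in N$), and $h^2-h=(ztz-z)t\in N$, so $(h^2-h)^m=0$ for some $m\ge1$. Put
$$e=\bigl(1-(1-h)^m\bigr)^m .$$
In the commutative ring $\mathbb Z[h]$, $h$ divides $1-(1-h)^m$, so $h^m$ divides $e$. With $g=(1-h)^m$ we have $1-e=1-(1-g)^m$, which is divisible by $g$. So $e(1-e)$ is divisible by $h^m(1-h)^m=(h-h^2)^m=0$, and $e^2=e$. Modulo $N$ the element $h$ is idempotent, so $(1-h)^m\equiv1-h$ and $e\equiv h^m\equiv h$. Hence $e\notin N$, so $e\ne0$. Also $e\in hR\subseteq zR$. Let $e_P$ be a member of a decomposition of $e$ into orthogonal primitive idempotents. Then $e_P=ee_P\in zR$, say $e_P=zs$.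

**Step 2: its socle.** A homomorphism $y$ into $R$ has image in $e_PR$ iff $y=e_Py$. So $\operatorname{Hom}_R(V,e_PR)=e_PY=zsY\subseteq zY$ has $\Delta$-dimension at most $1$. For $Q\ne P$,
$$\operatorname{Hom}_R(V_Q,e_PR)=zs\operatorname{Hom}_R(V_Q,R)\subseteq z\operatorname{Hom}_R(V_Q,R)=0,$$
because homomorphisms $V_Q\to R$ have image in $H'$ and $zH'=0$. By Proposition 7, $e_PR\ne0$ has nonzero essential socle. This socle is a direct sum of copies of $V_P$, and two copies would give two $\Delta$-independent homomorphisms. So $\operatorname{Soc}(e_PR)\cong V_P$ is simple and essential. $\square$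

## 10. Finite essential socle and the descending chain condition

*Proof of Theorem A.* **Step 1: the structure of $R_R$.** Apply Proposition 13 to each of the $n$ primes. The modules $e_PR$ are pairwise nonisomorphic, having nonisomorphic socles. By Proposition 8 there are exactly $n$ isomorphism classes of modules $eR$ with $e$ primitive, so the $e_PR$ represent all of them. Hence
$$R_R\ \text{is a finite direct sum of copies of the modules } e_PR, \tag{6}$$
and $\operatorname{Soc}(R_R)$ has finite length and is essential.

**Step 2: descending chains stop.** Let $I_1\supseteq I_2\supseteq\cdots$ be right ideals and $I=\bigcap I_k$. Because $R$ is right CF, $R/I$ embeds in some $R^m$. The socle of $R^m$ is essential of finite length, so $R/I$ has an essential socle $W$ of finite length. The descending chain $(I_k/I)\cap W$ becomes constant. Since $\bigcap_k(I_k/I)=0$, its constant value is $0$. So $(I_k/I)\cap W=0$ for large $k$, and by essentiality $I_k=I$ for large $k$. Thus $R$ is right artinian. $\blacksquare$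

The embedding of $R/I$ has replaced the inclusion $F\subseteq L$ that was missing in Section 5.

## 11. Injectivity from two generators

*Proof of Theorem B.* Let every 2-generated right $R$-module embed in a free module. Then $R$ is right CF, so by Theorem A it is right artinian. Hence $R_R$ has finite length, and (6) holds.

**Step 1: each $e_PR$ is injective.** We show that $e_PR$ equals its injective hull. Let $E=E(e_PR)$. Since $e_PR$ is an essential extension of a copy of $V_P$, so is $E$; every nonzero submodule of $E$ contains this copy, so $E$ is uniform with simple socle $V_P$. Let $x\in E$ and $M=e_PR+xR$, a 2-generated module. It embeds in some $R^m$, hence by (6) in a finite direct sum of modules $e_QR$. The kernels of the finitely many coordinate maps intersect in $0$ and $M$ is uniform, so one coordinate map $M\to e_QR$ is injective. It maps the simple socle of $M$, isomorphic to $V_P$, into $\operatorname{Soc}(e_QR)\cong V_Q$, so $Q=P$. Hence $\operatorname{length}(M)\le\operatorname{length}(e_PR)<\infty$. As $e_PR\subseteq M$, we get $M=e_PR$ and $x\in e_PR$. Thus $E=e_PR$.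

**Step 2: conclusion.** By (6), $R_R$ is a finite direct sum of injective modules, hence injective. So $R$ is right artinian and right self-injective, i.e. QF.

A right FGF ring satisfies the hypothesis, so every right FGF ring is QF. (This also follows from Theorem A and the quoted fact that right artinian right FGF rings are QF.) Conversely, if $R$ is QF, every right module embeds in a free module by the quoted characterization, so $R$ is right FGF, and then every 2-generated module embeds in a free module. This gives the equivalences. $\blacksquare$

## 12. Right CF rings as artinian rings with annihilator right ideals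

*Proof of Theorem C.* If $R$ is right CF, it is right artinian by Theorem A, and every right ideal is a right annihilator by Lemma 1.

Conversely, let $R$ be right artinian and let every right ideal be a right annihilator. A cyclic module is isomorphic to $R/K$ for a right ideal $K=r(A)$, and we may take $A\ne\emptyset$ since $r(\emptyset)=R=r(0)$. By the descending chain condition, choose a minimal member $r(F)$ among the right ideals $r(F')$ with $F'\subseteq A$ finite and nonempty. For $a\in A$, $r(F\cup\{a\})\subseteq r(F)$, so equality holds by minimality and $r(F)\subseteq r(a)$. Hence $r(F)=r(A)=K$. Write $F=\{f_1,\dots,f_m\}$. The homomorphism $R\to R^m$, $x\mapsto(f_1x,\dots,f_mx)$, has kernel $K$, so $R/K$ embeds in $R^m$. Thus $R$ is right CF.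

The ring $S=\mathbb Q(t)\oplus\mathbb Q(t)u$ of (1) was shown in Section 4 to be right CF and not QF. So "2-generated" in Theorem B cannot be weakened to "cyclic"; the module $M=(S\oplus S)/D$ there is a 2-generated $S$-module that does not embed in a free module. $\blacksquare$
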